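\title{Simple Polish groups of bounded geometry acting on regular trees}

\begin{abstract}
We construct Polish groups that are simple, not locally compact, not coarsely bounded, and of bounded geometry. Color the edges of the $d$-regular tree, $d\ge 3$, by $\mathbb{Z}/d$ so that each vertex sees every color once. Our groups consist of the type-preserving automorphisms whose local action on colors is a translation outside a set of vertices of asymptotic density zero, and they carry a Polish topology finer than the permutation topology. Vertex stabilizers are coarsely bounded but not compact, and the orbit map is a coarse equivalence with the tree. Varying the weight used to measure density gives $2^{\aleph_0}$ pairwise non-isomorphic examples for each $d$.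
\end{abstract}

\section{Introduction}\label{sec:intro}

Throughout, a \emph{Polish group} is a separable, completely metrizable topological group, and a topological group $G$ is \emph{topologically simple} if its only closed normal subgroups are $\{1\}$ and $G$.

A finitely generated group has a large-scale geometry, given by a word metric. A general topological group has no word metric, but one can still say which of its subsets are bounded: those that are bounded however the group is made to act by isometries. A subset $A$ of a topological group $G$ is \emph{coarsely bounded} if, for every continuous isometric action of $G$ on a metric space $X$ and every $x\in X$, the set $A\cdot x$ is bounded. The group $G$ is coarsely bounded if it is a coarsely bounded subset of itself.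

\begin{lemma}\label{lem:cb}
Compact subsets of $G$ are coarsely bounded. Subsets, finite unions, inverses and products of coarsely bounded sets are coarsely bounded. In particular, a finite union of left translates of a coarsely bounded set is coarsely bounded.
\end{lemma}

\begin{proof}
If $A$ is compact, then $A\cdot x$ is compact and hence bounded. Subsets and finite unions are immediate. For inverses and products use $d(x,a^{-1}x)=d(ax,x)$ and $d(x,abx)\le d(x,ax)+d(x,bx)$.
\end{proof}

A \emph{coarse structure} on a set $X$ is a family of subsets of $X\times X$, called \emph{entourages}, that contains the diagonal and is closed under subsets, finite unions, inverses and composition of relations. In a metric space the entourages are the sets on which the metric is bounded. The \emph{left-coarse structure} of a topological group $G$ is generated by the sets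
\[
E_A=\{(x,y)\in G\times G: x^{-1}y\in A\},\qquad A\subseteq G \text{ coarsely bounded}.
\]
Since $E_A^{-1}=E_{A^{-1}}$, $E_A\cup E_B=E_{A\cup B}$ and the composition of $E_A$ and $E_B$ is $E_{AB}$, Lemma~\ref{lem:cb} shows that the entourages of $G$ are exactly the subsets of the sets $E_A$. A map $\varphi\colon X\to Y$ between coarse spaces is a \emph{coarse equivalence} if a set $E\subseteq X\times X$ is an entourage exactly when $(\varphi\times\varphi)(E)$ is one, and if for some entourage $E'$ of $Y$ every $y\in Y$ satisfies $(y,\varphi(x))\in E'$ for some $x\in X$.

A metric space has \emph{bounded geometry} if there is $r>0$ such that, for every $R>0$, there is $N$ such that every ball of radius $R$ can be covered by at most $N$ balls of radius $r$. A topological group has bounded geometry if it is coarsely equivalent to a metric space of bounded geometry. It is known that $G$ has bounded geometry if and only if there is a coarsely bounded set $W\subseteq G$ such that every coarsely bounded subset of $G$ is covered by finitely many left translates $gW$. Thus bounded geometry is a large-scale form of local compactness: seen at the scale of $W$,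 bounded sets are finite.

Two simple cases show what the definitions measure. In a countable discrete group $\{g_1,g_2,\dots\}$ the coarsely bounded sets are the finite sets: give the letters $g_n^{\pm1}$ length $n$, let $|g|$ be the least total length of a word representing $g$, and note that the left-invariant metric $|g^{-1}h|$ has finite balls. For a finitely generated group the entourages are therefore those of a word metric, which has bounded geometry. At the other end, a coarsely bounded group is coarsely equivalent to a point. So bounded geometry can come from discreteness, or from the absence of any geometry. Known examples of Polish groups of bounded geometry that are neither locally compact nor coarsely bounded include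
\begin{itemize}
\item $\mathrm{Homeo}_{\mathbb Z}(\mathbb R)$, the group of homeomorphisms of $\mathbb R$ commuting with all integer translations;
\item $\mathrm{Aut}_{\mathbb Z}(\mathbb Q)$, the group of order automorphisms of $(\mathbb Q,<)$ commuting with all integer translations;
\item $\mathrm{AC}^*_{\mathbb Z}(\mathbb R)$, the subgroup of those $h\in\mathrm{Homeo}_{\mathbb Z}(\mathbb R)$ such that $h$ and $h^{-1}$ are absolutely continuous on $[0,1]$, with a certain Polish group topology finer than the inherited one.
\end{itemize}
All three are central extensions by $\mathbb Z$ of coarsely bounded Polish subgroups of the homeomorphism group of the circle, and all three are coarsely equivalent to $\mathbb Z$. They combine the two simple cases: the geometry sits in a discrete normal subgroup, and the rest of the group sits in a coarsely bounded quotient. A topologically simple group cannot be split in this way, which is the point of the following problem, posed in print.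

\medskip
\noindent\textbf{Problem.} \emph{Is there a Polish group that is topologically simple, not locally compact, not coarsely bounded, and of bounded geometry?}
\medskip

From the three examples one might guess that the geometry always needs a normal subgroup to carry it, and hence that the answer is negative. We show that the answer is positive. The starting point is the group of type-preserving automorphisms of a regular tree $T$. It is simple and coarsely equivalent to $T$, so it has every required property but one: it is locally compact (see Remark~\ref{rem:full}). What makes it coarsely equivalent to $T$ is not that vertex stabilizers are compact, only that they are coarsely bounded. So we look for a group acting on $T$ whose vertex stabilizers are coarsely bounded but far from compact. A closed subgroup of $\mathrm{Aut}(T)$ has compact stabilizers, so we must take a subgroup that is not closed and give it a finer topology, in the way that $\mathrm{AC}^*_{\mathbb Z}(\mathbb R)$ sits in $\mathrm{Homeo}_{\mathbb Z}(\mathbb R)$.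

Section~\ref{sec:results} defines the groups and states the results, and Section~\ref{sec:trivalent} works out the trivalent tree by hand. Sections~\ref{sec:local}--\ref{sec:simple} prove the main theorem, and Section~\ref{sec:weights} shows how the group depends on the parameters.

\section{The groups and the results}\label{sec:results}

\subsection*{The tree}
Fix $d\ge3$ and put $q=d-1\ge2$. Let $T$ be the $d$-regular tree with vertex set $V$; as a metric space, $T$ means $V$ with the path metric $\mathrm{dist}$. Fix a base vertex $o$. Write $S_n(v)$ and $B_n(v)$ for the sphere and the ball of radius $n$ about $v$, and put $S_n=S_n(o)$, $B_n=B_n(o)$. Then $|S_0|=1$ and $|S_n|=(q+1)q^{n-1}$ for $n\ge1$, so $q^n\le|S_n|\le2q^n$ for all $n\in\mathbb N=\{0,1,2,\dots\}$. Two vertices have the same \emph{type} if their distance is even. There are two types, and every automorphism either preserves both or exchanges them. An automorphism \emph{fixes} a set of vertices if it fixes it pointwise, and $\mathrm{Fix}_\Gamma(Y)$ is the subgroup of elements of $\Gamma\le\mathrm{Aut}(T)$ that fix $Y$.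

The \emph{permutation topology} on $\Gamma\le\mathrm{Aut}(T)$ is the group topology in which the subgroups $\mathrm{Fix}_\Gamma(B_n)$ form a neighborhood basis at $1$; it is the topology of pointwise convergence on the discrete set $V$. The group $\mathrm{Aut}(T)$ is locally compact in it, because the open subgroup fixing $o$ is a closed subgroup of the compact group $\prod_n\mathrm{Sym}(S_n)$. The same holds for the open subgroup of type-preserving automorphisms.

\subsection*{Local actions}
Let $D=\mathbb Z/d$. Color the edges of $T$ by $D$ so that the $d$ edges at each vertex have distinct colors; such a coloring is built sphere by sphere from $o$. For $g\in\mathrm{Aut}(T)$ and $v\in V$, the \emph{local action} $\sigma(g,v)\in\mathrm{Sym}(D)$ is the permutation such that $g$ maps the edge of color $i$ at $v$ to the edge of color $\sigma(g,v)(i)$ at $gv$. It depends only on the restriction of $g$ to $B_1(v)$, and following an edge through a composition gives the chain rule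
\begin{equation}\label{eq:cocycle}
\sigma(gh,v)=\sigma(g,hv)\,\sigma(h,v),\qquad \sigma(g^{-1},gv)=\sigma(g,v)^{-1}.
\end{equation}
Let $F\le\mathrm{Sym}(D)$ be the group of translations. We use only that $F$ is simply transitive: for $i,j\in D$ there is exactly one $f\in F$ with $f(i)=j$. In particular, an element of $F$ that fixes a color is trivial. The set of \emph{singular vertices} of $g$ is
\[
S(g)=\{v\in V:\sigma(g,v)\notin F\}.
\]
Since $F$ is a group, \eqref{eq:cocycle} gives
\begin{equation}\label{eq:sing}
S(gh)\subseteq S(h)\cup h^{-1}S(g),\qquad S(g^{-1})=gS(g).
\end{equation}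
So every $\mathrm{Aut}(T)$-invariant family of ``small'' subsets of $V$ that is closed under subsets and finite unions defines a group, namely the automorphisms with small singular set. If small means arbitrary, we get $\mathrm{Aut}(T)$. If small means finite, we get a countable group. We take a notion in between: density zero in large spheres.

\subsection*{Weights}
A \emph{weight} is a function $\omega\colon\mathbb N\to(0,\infty)$ with
\begin{equation}\label{eq:W}
q^n\le\omega(n)\le\omega(n+1)\le q^2\omega(n)\qquad(n\ge0).\tag{W}
\end{equation}
We also consider the condition
\begin{equation}\label{eq:Wprime}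
\liminf_{n\to\infty}\omega(n)/q^n<\infty.\tag{W$'$}
\end{equation}
The basic example is $\omega(n)=q^n$, which satisfies both and suffices for the Problem. For $A\subseteq V$ put
\[
\delta_n(A)=\frac{|A\cap S_n|}{\omega(n)},\qquad \|A\|=\sup_n\delta_n(A).
\]
Then $\|A\|\le2$ and $\|A\cup A'\|\le\|A\|+\|A'\|$. Call $A$ \emph{null} if $\delta_n(A)\to0$; equivalently, $\|A\setminus B_m\|\to0$ as $m\to\infty$. Define
\[
G=\{g\in\mathrm{Aut}(T):S(g)\text{ is null}\},\qquad H=H_{d,\omega}=\{g\in G:\mathrm{dist}(o,go)\text{ is even}\},
\]
and, for $\varepsilon>0$,
\[
U_\varepsilon=\{g\in G: g\text{ fixes }B_1\text{ and }\|S(g)\|<\varepsilon\}.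
\]
We write $G_n=\mathrm{Fix}_G(B_n)$ for $n\in\mathbb N$, and $H_v$ for the stabilizer in $H$ of a vertex $v$.

\begin{theorem}\label{thm:A}
Assume \eqref{eq:W} and \eqref{eq:Wprime}. Then $H$ is a group and carries a Polish group topology in which the sets $U_\varepsilon$, $\varepsilon>0$, form a neighborhood basis at $1$. With this topology, $H$ is abstractly simple (hence topologically simple), not locally compact, not coarsely bounded, and of bounded geometry; the orbit map $H\to T$, $g\mapsto go$, is a coarse equivalence.
\end{theorem}

Taking $\omega(n)=q^n$ answers the Problem affirmatively. A topological group is \emph{non-archimedean} if its open subgroups form a neighborhood basis at $1$.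

\begin{theorem}\label{thm:B}
\leavevmode
\begin{enumerate}
\item[(1)] Let $\omega$ and $\omega'$ satisfy \eqref{eq:W} and \eqref{eq:Wprime} for $d$ and $d'$ respectively. If $H_{d,\omega}\cong H_{d',\omega'}$ as topological groups, then $d=d'$, and for every sequence $n_j\to\infty$ we have $\omega(n_j)/q^{n_j}\to\infty$ if and only if $\omega'(n_j)/q^{n_j}\to\infty$.
\item[(2)] For each $d\ge3$ there are $2^{\aleph_0}$ groups as in Theorem~\ref{thm:A} that are pairwise non-isomorphic as topological groups, all coarsely equivalent to $T$.
\item[(3)] Condition \eqref{eq:Wprime} is sharp: if \eqref{eq:W} holds and \eqref{eq:Wprime} fails, then $H$ is the locally compact group of all type-preserving automorphisms of $T$ with the permutation topology.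
\item[(4)] Under \eqref{eq:W} and \eqref{eq:Wprime}, every open subgroup of $H$ contains $\mathrm{Fix}_H(B_n)$ for some $n$, and $H$ is not non-archimedean.
\end{enumerate}
\end{theorem}

From now on \eqref{eq:W} is a standing assumption. Condition \eqref{eq:Wprime} is needed only to show that $H$ is not locally compact and not non-archimedean, and it is assumed only where stated. In particular the topology defined by the sets $U_\varepsilon$ exists under \eqref{eq:W} alone, and part (3) refers to it.

\section{The trivalent tree}\label{sec:trivalent}

Let $d=3$ and $\omega(n)=2^n$. In this case $G_1$, with its topology, can be written down completely, and one sees why it is bounded without being compact.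

The translations of $\mathbb Z/3$ are the three even permutations, so $v$ is singular for $g$ exactly when $\sigma(g,v)$ is odd: the colors give a cyclic order on the edges at each vertex, and $S(g)$ is the set of vertices at which $g$ reverses it. Taking signs in \eqref{eq:cocycle} turns the inclusion \eqref{eq:sing} into the identity $S(gh)=S(h)\mathbin{\triangle}h^{-1}S(g)$.

The map $g\mapsto S(g)$ is a bijection from the automorphisms fixing $B_1$ onto the subsets of $V\setminus\{o\}$. To see this, let $A\subseteq V\setminus\{o\}$ and build $g=g_A$ sphere by sphere, starting from the identity on $B_1$. When $g$ is defined on $B_n$ and $v\in S_n$, the edge from $v$ toward $o$, of color $i$, is already sent to an edge of some color $j$ at $gv$. Exactly two permutations of $D$ send $i$ to $j$, one even and one odd, and $S(g)=A$ holds if and only if we choose the odd one exactly for $v\in A$. Moreover, for $g,h$ fixing $B_1$,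
\[
S(gh^{-1})=S(h^{-1})\mathbin{\triangle}hS(g)=h\bigl(S(h)\mathbin{\triangle}S(g)\bigr),
\]
and $h$ preserves each sphere $S_n$, so $\|S(gh^{-1})\|=\|S(g)\mathbin{\triangle}S(h)\|$. Therefore $G_1$ is identified with the set of sequences $(A_n)_{n\ge1}$ with $A_n\subseteq S_n$ and $|A_n|/2^n\to0$, and $U_\varepsilon h$ becomes the open $\varepsilon$-ball about $S(h)$ for the metric
\[
\sup_n\,|A_n\mathbin{\triangle}A_n'|/2^n .
\]
This is a product of Hamming cubes $\{0,1\}^{S_n}$, each scaled to diameter $|S_n|/2^n=3/2$, assembled in the manner of the sequence space $c_0$. Three features are visible.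

\emph{Separability.} A null set $A$ is the limit of its finite truncations $A\cap B_m$. The null condition is needed here: the uncountably many sets $\bigcup_{n\in X}S_n$, for $X\subseteq\{1,2,\dots\}$, are pairwise at distance $3/2$.

\emph{No compact neighborhoods.} Fix $k\ge1$ and choose $A^{(n)}\subseteq S_n$ with $|A^{(n)}|=2^{n-k}$ for each $n\ge k$. These sets have norm $2^{-k}$ and are pairwise at distance $2^{-k}$. So every ball about the identity contains an infinite separated set.

\emph{Boundedness.} For $A\subseteq S_n$ the element $g_A$ fixes $B_n$, since in the construction an even permutation that fixes a color is trivial. Hence $S(g_Ag_{A'})=A\mathbin{\triangle}A'$ and $g_Ag_{A'}=g_{A\triangle A'}$ for $A,A'\subseteq S_n$, so each cube is a subgroup. Its farthest point $g_{S_n}$ is at distance $3/2$ from $1$ for every $n$. But if $n\ge k$ and we partition $S_n$ into $3\cdot2^{k-1}$ sets of size $2^{n-k}$, we write $g_{S_n}$ as a product of $3\cdot2^{k-1}$ elements of norm $2^{-k}$. The number of small steps depends on their size and not on $n$. In an isometric action in which small elements move $x$ by at most $1$, all the $g_{S_n}$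 thus move $x$ by a bounded amount.

The last two features coexist because $U_\varepsilon$ is not a subgroup: finitely many translates of $U_\varepsilon$ do not cover $G_1$, but a bounded power of $U_\varepsilon$ covers a subgroup of finite index. For general elements, whose singular vertices lie on all levels, the cutting has to follow subtrees (Lemma~\ref{lem:cut}). What the picture does not show is the behavior of elements that move $o$. They enter in the continuity of conjugation and in the proof of simplicity.

\section{Null sets and elements with prescribed singularities}\label{sec:local}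

We return to arbitrary $d\ge3$ and $\omega$ satisfying \eqref{eq:W}. The density $\delta_n$ is measured from $o$, so we must first see what happens when $o$ is moved. This is where the upper bound in \eqref{eq:W} is used.

\begin{lemma}\label{lem:quasi}
Let $g\in\mathrm{Aut}(T)$, $k=\mathrm{dist}(o,go)$ and $c_k=(2k+1)q^{2k}$. For all $A\subseteq V$ and $n\in\mathbb N$,
\[
\delta_n(gA)\le c_k\max\{\delta_j(A):j\in\mathbb N,\ |j-n|\le k\}.
\]
Hence $\|gA\|\le c_k\|A\|$, and $gA$ is null if $A$ is null. If $go=o$, then $\|gA\|=\|A\|$.
\end{lemma}

\begin{proof}
The set $g^{-1}S_n=S_n(g^{-1}o)$ lies in $\bigcup_{|j-n|\le k}S_j$, because $\mathrm{dist}(o,g^{-1}o)=k$. By \eqref{eq:W}, $\omega(j)\le\omega(n)$ for $j\le n$ and $\omega(j)\le q^{2(j-n)}\omega(n)$ for $j\ge n$, so $\omega(j)\le q^{2k}\omega(n)$ whenever $|j-n|\le k$. Therefore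
\[
|gA\cap S_n|=|A\cap g^{-1}S_n|\le\sum_{|j-n|\le k}\delta_j(A)\,\omega(j)\le(2k+1)q^{2k}\omega(n)\max_{|j-n|\le k}\delta_j(A).
\]
If $go=o$, then $g$ preserves each sphere and $\delta_n(gA)=\delta_n(A)$.
\end{proof}

Subsets and finite unions of null sets are null, and finite sets are null. By Lemma~\ref{lem:quasi} and \eqref{eq:sing}, $G$ is a group. An automorphism $g$ preserves types if and only if $\mathrm{dist}(o,go)$ is even, so $H$ is the subgroup of type-preserving elements of $G$. An element of $G$ that fixes a vertex lies in $H$; in particular $G_n=\mathrm{Fix}_H(B_n)$, $G_0=H_o$ and $U_\varepsilon\subseteq H$.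

\begin{remark}
Some bound on $\omega(n+1)/\omega(n)$ is necessary. If $\omega(n_j)\le Cq^{n_j}$ and $\omega(n_j+1)/q^{n_j}\to\infty$, and no $n_j+1$ is among the $n_i$, suppose $g$ maps a neighbor $o'$ of $o$ to $o$. Then $A=\bigcup_jS_{n_j+1}$ is null, but $A\cap S_{n_j}(o')$ has $q^{n_j}$ elements, so $\delta_{n_j}(gA)\ge1/C$.
\end{remark}

Next we need a supply of elements of $G$. The existence half of simple transitivity lets us continue any partial automorphism without creating singular vertices.

\begin{lemma}[Extension]\label{lem:ext}
Let $m\ge0$ and let $\alpha\colon B_{m+1}(v)\to B_{m+1}(v')$ be a graph isomorphism with $\alpha(v)=v'$. There is a unique $g\in\mathrm{Aut}(T)$ extending $\alpha$ with $S(g)\subseteq B_m(v)$, and $g\in G$.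
\end{lemma}

\begin{proof}
Suppose $g$ is defined as an isomorphism $B_n(v)\to B_n(v')$, where $n\ge m+1$, and let $w\in S_n(v)$. The edge from $w$ toward $v$ has some color $i$, and its image is the edge from $gw$ toward $v'$, of some color $j$. If $w$ is to be non-singular, then $\sigma(g,w)$ must be the unique $f\in F$ with $f(i)=j$. So we send the neighbor of $w$ along the edge of color $c\ne i$ to the neighbor of $gw$ along the edge of color $f(c)\neq j$. Doing this for all $w\in S_n(v)$ gives an isomorphism $B_{n+1}(v)\to B_{n+1}(v')$, and every choice was forced. The union over $n$ is the required automorphism, and $g\in G$ because $S(g)$ is finite.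
\end{proof}

The case $m=0$ reads as follows.

\begin{corollary}\label{cor:trans}
For all $v,v'\in V$ and $\tau\in\mathrm{Sym}(D)$ there is $g\in G$ with $gv=v'$, $\sigma(g,v)=\tau$ and $S(g)\subseteq\{v\}$. Hence $G$ is transitive on vertices, $H$ is transitive on the vertices of each type, and $H_v$ induces the full symmetric group on the edges at $v$.
\end{corollary}

In particular $H$ has index two in $G$, which is why $G$ itself is not simple. The uniqueness half of simple transitivity gives rigidity: without singular vertices, fixed edges propagate. For an oriented edge $x\to y$, let $T(x\to y)$ be the \emph{half-tree} of vertices closer to $y$ than to $x$. Thus $V$ is the disjoint union of $T(x\to y)$ and $T(y\to x)$.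

\begin{lemma}[Rigidity]\label{lem:rigid}
Let $g\in\mathrm{Aut}(T)$.
\begin{enumerate}
\item[(a)] If $g$ fixes adjacent vertices $x,y$ and $S(g)\cap T(x\to y)=\emptyset$, then $g$ fixes $T(x\to y)$.
\item[(b)] If $g$ fixes $B_1$ and $S(g)\cap B_m=\emptyset$, then $g$ fixes $B_{m+1}$.
\item[(c)] If $\varepsilon\le1/\omega(m)$, then $U_\varepsilon\subseteq G_{m+1}$.
\end{enumerate}
\end{lemma}

\begin{proof}
If $g$ fixes a vertex $w\notin S(g)$ and one of its neighbors, then $\sigma(g,w)\in F$ fixes a color, so $\sigma(g,w)=1$ and $g$ fixes $B_1(w)$. For (a), apply this to the vertices of $T(x\to y)$ by induction on the distance from $y$, using the neighbor toward $x$. For (b), apply it to the vertices of $S_1,\dots,S_m$ in turn, using the neighbor toward $o$. For (c), if $\|S(g)\|<1/\omega(m)$ and $j\le m$, then $|S(g)\cap S_j|<\omega(j)/\omega(m)\le1$ because $\omega$ is nondecreasing; so $S(g)\cap B_m=\emptyset$ and (b) applies.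
\end{proof}

Several arguments below cut an automorphism into pieces or assemble one from pieces. One lemma covers all of them.

\begin{lemma}[Gluing]\label{lem:glue}
Let $V=\bigsqcup_iY_i$ be a partition. For each $i$ let $g_i\in\mathrm{Aut}(T)$ satisfy $g_iY_i=Y_i$ and fix both ends of every edge that has exactly one end in $Y_i$. Then the map $g$ with $g|_{Y_i}=g_i|_{Y_i}$ for all $i$ is an automorphism, $\sigma(g,w)=\sigma(g_i,w)$ for $w\in Y_i$, and $S(g)=\bigsqcup_i(S(g_i)\cap Y_i)$.
\end{lemma}

\begin{proof}
Let $w\in Y_i$ and let $u$ be a neighbor of $w$. If $u\in Y_i$, then $gu=g_iu$. If $u\in Y_j$ with $j\ne i$, then both $g_i$ and $g_j$ fix $u$, so again $gu=g_iu$. Thus $g$ agrees with $g_i$ on $B_1(w)$. Hence the bijection $g$ preserves adjacency, so does its inverse, which is glued from the $g_i^{-1}$, and the local actions are as stated.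
\end{proof}

A special case deserves a name. If $gY=Y$ and $g$ fixes both ends of every edge leaving $Y$, then gluing $g$ on $Y$ with the identity on $V\setminus Y$ gives the \emph{restriction} $g_Y\in\mathrm{Aut}(T)$, and $S(g_Y)=S(g)\cap Y$. If $g\in G$, then $g_Y\in G$.

\begin{lemma}[Swaps]\label{lem:swap}
Let $u\to w$ be an oriented edge of color $i$, and let $\tau\in\mathrm{Sym}(D)$ fix $i$. There is $g\in H_w$ that fixes $T(w\to u)$ and has $\sigma(g,w)=\tau$ and $S(g)\subseteq\{w\}$. If $\tau\ne1$, then $S(g)=\{w\}$.
\end{lemma}

\begin{proof}
Take $g$ from Corollary~\ref{cor:trans} with $v=v'=w$. It fixes $w$ and $u$ and has no singular vertex in $T(w\to u)$, so it fixes $T(w\to u)$ by Lemma~\ref{lem:rigid}(a). If $\tau\ne1$, then $\tau\notin F$, since $\tau$ fixes a color.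
\end{proof}

For $v\ne o$ let $v^-$ be the neighbor of $v$ toward $o$, and let $T_v=T(v^-\to v)$ be the set consisting of $v$ and its descendants. Since $d\ge3$, there is a transposition fixing the color of the edge $v^-v$, and Lemma~\ref{lem:swap} gives $h_v\in H_v$ that is trivial outside $T_v$, moves a neighbor of $v$, and has $S(h_v)=\{v\}$. Fix such an $h_v$ for each $v\neq o$. For $n\ge1$ and $A\subseteq S_n$, let $h_A$ be obtained by gluing $h_v$ on $T_v$ for $v\in A$ with the identity elsewhere. Then
\begin{equation}\label{eq:hA}
h_A\in G_n,\qquad S(h_A)=A,\qquad h_A\text{ moves a neighbor of each }v\in A.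
\end{equation}
These are the elements $g_A$ of Section~\ref{sec:trivalent}. For $d=2$ there are no swaps: $F=\mathrm{Sym}(D)$ and $\mathrm{Aut}(T)$ is the discrete infinite dihedral group.

\section{The Polish topology}\label{sec:top}

We recall the standard criterion \cite[III.1.2, Prop.~1]{Bourbaki}. Let $\mathcal B$ be a filter base of subsets of a group $\Gamma$ such that for all $U\in\mathcal B$ and $g\in\Gamma$ there are $U',U'',U'''\in\mathcal B$ with $U'U'\subseteq U$, $(U'')^{-1}\subseteq U$ and $gU'''g^{-1}\subseteq U$. Then there is a unique group topology on $\Gamma$ in which $\mathcal B$ is a neighborhood basis at $1$. The sets $Ug$ form a neighborhood basis at $g$, and the topology is Hausdorff if and only if $\bigcap\mathcal B=\{1\}$.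

\begin{proposition}\label{prop:top}
The sets $U_\varepsilon$ form a neighborhood basis at $1$ for a unique group topology on $G$. It is Hausdorff and refines the permutation topology. The subgroups $G_n$ and $H$ are open and closed, and the action of $G$ on $T$ is continuous.
\end{proposition}

\begin{proof}
The sets $U_\varepsilon$ form a chain and contain $1$. Their elements fix $o$ and so preserve $\|\cdot\|$; by \eqref{eq:sing}, $U_\varepsilon U_\eta\subseteq U_{\varepsilon+\eta}$ and $U_\varepsilon^{-1}=U_\varepsilon$. By Lemma~\ref{lem:rigid}(c), $\bigcap_\varepsilon U_\varepsilon\subseteq\bigcap_mG_m=\{1\}$.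

The condition on conjugation is the only delicate one. If $h$ is close to $1$, then \eqref{eq:sing} bounds $S(ghg^{-1})$ in terms of $S(h)$ and two copies of $S(g)$, and $\|S(g)\|$ is not small. The point is that $h$ fixes a large ball, on which the singularities of $g$ and $g^{-1}$ cancel, while outside the ball $S(g)$ is small because it is null. Let $g\in G$, $k=\mathrm{dist}(o,go)$ and $\varepsilon>0$. Let $m\ge k$, $0<\eta\le1/\omega(m)$ and $h\in U_\eta$. Then $h$ fixes $B_{m+1}$, so $ghg^{-1}$ fixes $B_{m+1}(go)\supseteq B_{m+1-k}\supseteq B_1$. For $w\in V$, \eqref{eq:cocycle} gives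
\[
\sigma(ghg^{-1},gw)=\sigma(g,hw)\,\sigma(h,w)\,\sigma(g,w)^{-1}.
\]
If $w\in B_m$, then $hw=w$ and $\sigma(h,w)=1$, so the right side is $1$. If $w\notin B_m$, then $hw\notin B_m$, and the right side lies in $F$ unless $w\in S(h)$, $w\in S(g)$ or $hw\in S(g)$. With $R_m=S(g)\setminus B_m$ we obtain
\[
S(ghg^{-1})\subseteq g\bigl(S(h)\cup R_m\cup h^{-1}R_m\bigr),\qquad \|S(ghg^{-1})\|\le c_k\bigl(\eta+2\|R_m\|\bigr),
\]
by Lemma~\ref{lem:quasi}. Since $S(g)$ is null, we can choose $m$ with $2c_k\|R_m\|<\varepsilon/2$, and then $\eta$ with $c_k\eta<\varepsilon/2$. Then $gU_\eta g^{-1}\subseteq U_\varepsilon$.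

The criterion gives the topology. By Lemma~\ref{lem:rigid}(c), each $G_n$ contains some $U_\varepsilon$, and so does $H$. A subgroup containing a neighborhood of $1$ is open, and an open subgroup is closed. So the topology refines the permutation topology and all vertex stabilizers are open, which means that the action on the discrete set $V$ is continuous.
\end{proof}

To see that the topology is Polish it is enough to study $G_1$, on which the norm is invariant. For $g,h\in G_1$ put
\[
\rho(g,h)=\|S(gh^{-1})\|.
\]

\begin{proposition}\label{prop:polish}
The function $\rho$ is a complete right-invariant metric inducing the topology of $G_1$, and $G_1$ is separable. The groups $G$ and $H$ are Polish.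
\end{proposition}

\begin{proof}
\emph{Metric.} If $\rho(g,h)=0$, then $gh^{-1}$ fixes $B_1$ and has no singular vertex, so $g=h$ by Lemma~\ref{lem:rigid}(b). By \eqref{eq:sing}, $S(hg^{-1})=gh^{-1}S(gh^{-1})$, which gives symmetry. Writing $gk^{-1}=(gh^{-1})(hk^{-1})$, we get $S(gk^{-1})\subseteq S(hk^{-1})\cup kh^{-1}S(gh^{-1})$, which gives the triangle inequality. Right-invariance holds because $(gk)(hk)^{-1}=gh^{-1}$. The open $\varepsilon$-ball about $g$ is $U_\varepsilon g$, so $\rho$ induces the topology.

\emph{Completeness.} Let $(g_n)$ be $\rho$-Cauchy. We first find a pointwise limit, then bound its distance to $g_n$ on each ball, and finally check that its singular set is null. Fix $M$. By Lemma~\ref{lem:rigid}(c), $g_ng_m^{-1}$ fixes $B_M$ for all large $n,m$, so $g_n^{-1}$ and $g_m^{-1}$ agree on $B_M$. As these maps permute $B_M$, also $g_n$ and $g_m$ agree on $B_M$. Hence there is $g\in\mathrm{Aut}(T)$ fixing $B_1$ such that $g_n\to g$ and $g_n^{-1}\to g^{-1}$ pointwise. Fix $n$ and $M$. For large $m$, the maps $g_ng^{-1}$ and $g_ng_m^{-1}$ agree on $B_{M+1}$, so their singular sets have the same intersection with $B_M$. Thus $\delta_j(S(g_ng^{-1}))\le\rho(g_n,g_m)$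 for $j\le M$ and large $m$. As $M$ is arbitrary,
\[
\varepsilon_n:=\|S(g_ng^{-1})\|\le\limsup_{m}\rho(g_n,g_m)\longrightarrow0\qquad(n\to\infty).
\]
By \eqref{eq:sing}, $\|S(gg_n^{-1})\|=\varepsilon_n$ and $S(g)\subseteq S(g_n)\cup g_n^{-1}S(gg_n^{-1})$. Since $S(g_n)$ is null and $g_n$ preserves spheres, $\limsup_j\delta_j(S(g))\le\varepsilon_n$ for every $n$. So $S(g)$ is null, $g\in G_1$, and $\rho(g_n,g)=\varepsilon_n\to0$.

\emph{Separability.} The set of $g\in G_1$ with $S(g)$ finite is countable: if $S(g)\subseteq B_m$, then $g$ is determined by $g|_{B_{m+1}}$, by the uniqueness in Lemma~\ref{lem:ext}. It is dense. Given $g\in G_1$, let $g_m$ be the extension of $g|_{B_{m+1}}$ given by Lemma~\ref{lem:ext}, so that $S(g_m)=S(g)\cap B_m$. By \eqref{eq:sing},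
\[
S(gg_m^{-1})\subseteq g_mS(g_m)\cup g_mS(g)=g_mS(g).
\]
Also $gg_m^{-1}$ fixes $B_{m+1}$, so it has no singular vertex in $B_m=g_mB_m$. Hence $S(gg_m^{-1})\subseteq g_m(S(g)\setminus B_m)$ and $\rho(g,g_m)\le\|S(g)\setminus B_m\|\to0$.

\emph{The whole group.} A coset $gG_1$ is determined by $g|_{B_1}$, so $G_1$ has countable index in $G$. Thus $G$ and $H$ are disjoint unions of countably many open sets homeomorphic to $G_1$. Transport $\rho\le2$ to each of them and put points of different cosets at distance $2$; this is a complete metric inducing the topology, and the union is separable.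
\end{proof}

\section{Vertex stabilizers are bounded but not compact}\label{sec:coarse}

Condition \eqref{eq:Wprime} says that on infinitely many levels the whole sphere has density bounded below. On each such level there is room for an element $h_A$ of prescribed small norm.

\begin{proposition}\label{prop:nlc}
Assume \eqref{eq:Wprime}. For every sufficiently small $\varepsilon>0$ there are an infinite set $I\subseteq\{1,2,\dots\}$ and sets $A_n\subseteq S_n$, $n\in I$, with $\varepsilon/4\le\delta_n(A_n)\le\varepsilon/2$. The group $H$ is not locally compact.
\end{proposition}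

\begin{proof}
By \eqref{eq:Wprime} there is $C\ge1$ such that $\omega(n)\le Cq^n$ for infinitely many $n\ge1$. Let $0<\varepsilon<1/C$, and let $I$ be the infinite set of those $n$ among them with $\varepsilon\omega(n)/4\ge1$. For $n\in I$ the interval $[\varepsilon\omega(n)/4,\varepsilon\omega(n)/2]$ has length at least $1$, and its right end is less than $q^n\le|S_n|$. So it contains an integer at most $|S_n|$, and we take $A_n\subseteq S_n$ of that size.

By \eqref{eq:hA}, $h_{A_n}\in U_\varepsilon$. If $n<m$ are in $I$, then $h_{A_m}$ fixes $B_{n+1}$, so $h_{A_n}h_{A_m}^{-1}$ agrees with $h_{A_n}$ on $B_{n+1}$ and is singular at each vertex of $A_n$. Hence $\rho(h_{A_n},h_{A_m})\ge\varepsilon/4$, and $U_\varepsilon$ contains an infinite $\varepsilon/4$-separated set. If $Q$ were a compact neighborhood of $1$ in $H$, then $Q\cap G_1$ would be compact, because $G_1$ is closed, and would contain such a set $U_\varepsilon$. But a compact metric space contains no infinite separated set.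
\end{proof}

The lower bound $\omega(n)\ge q^n$ works in the opposite direction: it makes a deep subtree small on all levels at once, whatever happens inside it.

\begin{lemma}\label{lem:cut}
Let $\varepsilon>0$ and $n\ge1$ with $q^{-n}<\varepsilon$. Every $g\in G_n$ is a product of $|S_n|$ elements of $U_\varepsilon$.
\end{lemma}

\begin{proof}
Let $v\in S_n$. Since $g$ fixes $v$ and $v^-$, it preserves $T_v$, and the restriction $g_v=g_{T_v}\in G$ is defined. It fixes $B_n\supseteq B_1$, and $S(g_v)\subseteq T_v$. We have $\delta_j(T_v)=0$ for $j<n$, and $\delta_j(T_v)=q^{j-n}/\omega(j)\le q^{-n}$ for $j\ge n$. So $\|S(g_v)\|\le q^{-n}<\varepsilon$ and $g_v\in U_\varepsilon$. Finally $g=\prod_{v\in S_n}g_v$, since $V$ is the disjoint union of $B_{n-1}$ and the sets $T_v$, and both sides agree on each piece.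
\end{proof}

\begin{proposition}\label{prop:cb}
A subset $A\subseteq H$ is coarsely bounded if and only if $Ao$ is bounded in $T$. In that case $A$ is covered by finitely many left translates of $H_o$.
\end{proposition}

\begin{proof}
The action of $H$ on $T$ is continuous and isometric, so $Ao$ is bounded if $A$ is coarsely bounded.

We show that $H_o$ is coarsely bounded. Let $H$ act continuously and isometrically on $(X,d_X)$, and let $x\in X$. By continuity there is $\varepsilon>0$ with $d_X(x,ux)\le1$ for all $u\in U_\varepsilon$. Choose $n\ge1$ with $q^{-n}<\varepsilon$. If $g\in G_n$, write $g=u_1\cdots u_N$ with $u_i\in U_\varepsilon$ and $N=|S_n|$; then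
\[
d_X(x,gx)\le\sum_{i=1}^Nd_X(u_1\cdots u_{i-1}x,\,u_1\cdots u_ix)=\sum_{i=1}^Nd_X(x,u_ix)\le|S_n|.
\]
The group $G_n$ is the kernel of the action of $H_o$ on the finite set $B_n$, so $H_o=f_1G_n\cup\dots\cup f_rG_n$, and $d_X(x,gx)\le|S_n|+\max_id_X(x,f_ix)$ for all $g\in H_o$.

If $Ao$ is bounded, it is finite, say $Ao=\{g_1o,\dots,g_so\}$ with $g_i\in A$. Then $A\subseteq\bigcup_ig_iH_o$, which is coarsely bounded by Lemma~\ref{lem:cb}.
\end{proof}

\begin{corollary}\label{cor:coarse}
The orbit map $H\to T$, $g\mapsto go$, is a coarse equivalence. The group $H$ has bounded geometry and is not coarsely bounded.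
\end{corollary}

\begin{proof}
Let $E\subseteq H\times H$ and $A=\{x^{-1}y:(x,y)\in E\}$. Then $E$ is an entourage if and only if $A$ is coarsely bounded, that is, if and only if $Ao$ is bounded. Since $\mathrm{dist}(xo,yo)=\mathrm{dist}(o,x^{-1}yo)$, this holds if and only if the image of $E$ is an entourage of $T$. By Corollary~\ref{cor:trans}, $Ho$ is the set of all vertices of the type of $o$, so every vertex is within distance $1$ of $Ho$. Hence the orbit map is a coarse equivalence. The tree has bounded geometry, since the number of vertices in a ball is finite and depends only on the radius; the criterion recalled in the introduction holds with $W=H_o$. As $Ho$ is unbounded, $H$ is not coarsely bounded.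
\end{proof}

\begin{remark}\label{rem:finite}
Without the bound $\omega(n)\ge q^n$ stabilizers need not be coarsely bounded. For $\omega\equiv1$ the null sets are the finite sets and $U_1=\{1\}$, so $H$ is a countable discrete group. Its coarsely bounded subsets are finite, while $H_o$ contains the infinitely many elements $h_v$.
\end{remark}

\section{Simplicity}\label{sec:simple}

Let $N$ be a nontrivial normal subgroup of $H$; it is not assumed closed. We show in turn that $N$ contains an element translating a line, that it then contains everything fixing that line, hence everything fixing a half-tree, and hence all edge stabilizers, which generate $H$. For an oriented edge $f=(x\to y)$ write $T(f)=T(x\to y)$, $\bar f=(y\to x)$ and $H_f=H_x\cap H_y$.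

\begin{lemma}\label{lem:gen}
The group $H$ is generated by the subgroups $H_f$. It is transitive on the oriented edges whose origin has a given type.
\end{lemma}

\begin{proof}
Since $d\ge3$, every transposition of $d$ points fixes a point, so the symmetric group is generated by its point stabilizers. The group $H_v$ maps onto the symmetric group of the edges at $v$, and for an edge $f$ at $v$ the group $H_f$ is the full preimage of the stabilizer of $f$. So the groups $H_f$ with $f$ at $v$ generate a subgroup of $H_v$ that contains the kernel and maps onto the image; it equals $H_v$. Let $\Lambda=\langle H_v:v\in V\rangle$. If $v,w$ are both adjacent to $u$, some element of $H_u$ maps $v$ to $w$; moving two steps at a time along a geodesic, we see that $\Lambda$ is transitive on the vertices of each type. Given $g\in H$, choose $\lambda\in\Lambda$ with $\lambda o=go$; then $\lambda^{-1}g\in H_o\le\Lambda$. So $\Lambda=H$. For the last statement, match the origins and then apply an element of the stabilizer of the common origin, using Corollary~\ref{cor:trans}.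
\end{proof}

\subsection*{Translations in normal subgroups}
A \emph{line} is a sequence $L=(x_i)_{i\in\mathbb Z}$ of vertices with $x_i$ adjacent to $x_{i+1}$ and $x_{i-1}\ne x_{i+1}$ for all $i$; in a tree such a path is geodesic. An automorphism $\gamma$ \emph{translates} $L$ if $\gamma x_i=x_{i+\ell}$ for some $\ell\ge1$ and all $i$.

\begin{lemma}\label{lem:axis}
An element $\gamma\in H$ that fixes no vertex translates a line.
\end{lemma}

\begin{proof}
Choose $x$ with $\ell=\mathrm{dist}(x,\gamma x)$ minimal. Then $\ell\ge2$, since $\ell$ is positive and even. Let $P$ be the geodesic from $x$ to $\gamma x$ and $y$ its second vertex. The path $\gamma P$ begins with $\gamma x,\gamma y$. If the concatenation of $P$ and $\gamma P$ backtracked at $\gamma x$, then $\gamma y$ would be the second-to-last vertex of $P$, and $\mathrm{dist}(y,\gamma y)=\ell-2$ would contradict minimality. Applying powers of $\gamma$, we see that the concatenation of the paths $\gamma^nP$, $n\in\mathbb Z$, never backtracks. It is a line, and $\gamma$ translates it by $\ell$.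
\end{proof}

\begin{lemma}\label{lem:hyp}
Every nontrivial normal subgroup $N$ of $H$ contains an element translating a line.
\end{lemma}

\begin{proof}
Let $1\ne g\in N$. By Lemma~\ref{lem:axis} we may assume that $g$ fixes a vertex. As $T$ is connected, there is an edge $u\to v$ with $gu=u$ and $gv\ne v$. Put $X=T(u\to v)$ and $\bar X=T(v\to u)$. The half-tree $gX=T(u\to gv)$ is disjoint from $X$, so $gX\subseteq\bar X$: the element $g$ throws $X$ across the edge $uv$. We compose it with a conjugate that throws everything back, deeper into $X$; see Figure~\ref{fig:pingpong}. Choose a neighbor $a\ne u$ of $v$ and $h\in H_v$ with $hu=a$. Then $h\bar X=T(v\to a)$ is contained in $X$ and misses $v$, so $h\bar X\subsetneq X$, and taking complements gives $\bar X\subseteq hX$. The conjugate $g'=hgh^{-1}\in N$ satisfies $g'(hX)=hgX\subseteq h\bar X$. So $\gamma=g'g\in N$ satisfies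
\[
\gamma X\subseteq g'\bar X\subseteq g'(hX)\subseteq h\bar X\subsetneq X .
\]
The half-trees $\gamma^nX=T(\gamma^nu\to\gamma^nv)$, $n\ge0$, are therefore strictly decreasing, and the oriented edges $\gamma^nu\to\gamma^nv$ are pairwise distinct. If $\gamma$ fixed a vertex $p$, the origins of all these edges would lie on one sphere about $p$, and there are only finitely many such edges. So $\gamma$ fixes no vertex, and Lemma~\ref{lem:axis} applies.
\end{proof}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.9]
\draw (-2,0)--(4,0);
\draw (-2,0)--(-4,0.7)--(-4,-0.7)--cycle;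
\draw (4,0)--(6,0.7)--(6,-0.7)--cycle;
\draw[dotted] (0,0)--(0,0.8) (2,0)--(2,0.8);
\fill (-2,0) circle (2pt) (0,0) circle (2pt) (2,0) circle (2pt) (4,0) circle (2pt);
\node[below right] at (-2,0) {$gv$};
\node[below] at (0,0) {$u$};
\node[below] at (2,0) {$v$};
\node[below left] at (4,0) {$a$};
\node at (-3.4,0) {$gX$};
\node at (5.4,0) {$h\bar X$};
\draw[dashed] (1,0.8)--(1,-1.5) (3,0.8)--(3,-2.3);
\draw[<-] (-4,-1.3)--(0.9,-1.3) node[midway,above] {$\bar X$};
\draw[->] (1.1,-1.3)--(6,-1.3) node[pos=0.18,above] {$X$};
\draw[<-] (-4,-2.1)--(2.9,-2.1) node[midway,above] {$hX$};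
\draw[->] (3.1,-2.1)--(6,-2.1) node[midway,above] {$h\bar X$};
\end{tikzpicture}
\caption{The edge $uv$ cuts the tree into half-trees $\bar X$ and $X$, and the edge $va$ cuts it into $hX$ and $h\bar X$. The element $g$ fixes $u$ and maps $X$ onto $gX\subseteq\bar X$; its conjugate $hgh^{-1}$ fixes $a$ and maps $hX\supseteq\bar X$ into $h\bar X$. The product maps $X$ properly into itself.}
\label{fig:pingpong}
\end{figure}

\subsection*{Independence along a line}
Let $L=(x_i)$ be a line, let $Y_i$ be the set of vertices whose nearest point on $L$ is $x_i$, and let $K=\mathrm{Fix}_H(L)=\mathrm{Fix}_G(L)$. The sets $Y_i$ partition $V$, each $k\in K$ preserves every $Y_i$, and the only edges between different pieces are the edges of $L$. So any family of elements of $K$ can be glued along this partition. In particular each $k\in K$ has restrictions $k_i=k_{Y_i}\in K$.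

The next step, Tits' argument, needs the converse: elements given independently on the infinitely many pieces $Y_i$ must glue to an element of the group. The glued map is an automorphism, but its singular set is an infinite union of null sets, and such a union need not be null in general. In the group of Remark~\ref{rem:finite} the property fails, since gluing infinitely many swaps gives an infinite singular set. Here it holds because the pieces $Y_i$ are geometrically small as seen from $o$, again by $\omega(n)\ge q^n$.

\begin{lemma}\label{lem:indep}
For each $i\in\mathbb Z$ let $t_i\in K$ be trivial outside $Y_i$. Then the automorphism $t$ with $t|_{Y_i}=t_i|_{Y_i}$ for all $i$ lies in $K$.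
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:glue}, $t$ is an automorphism fixing $L$ and $S(t)=\bigsqcup_iA_i$ with $A_i=S(t_i)\cap Y_i$ null. Let $o\in Y_m$. For $i\ne m$ and $y\in Y_i$, the geodesic from $o$ to $y$ passes through $x_m$ and $x_i$, so
\[
\mathrm{dist}(o,y)=\mathrm{dist}(o,x_m)+|i-m|+\mathrm{dist}(x_i,y).
\]
Thus all points of $Y_i\cap S_n$ are at the same distance $s\le n-|i-m|$ from $x_i$. At most $q^s$ vertices of $Y_i$ are at distance $s$ from $x_i$: one for $s=0$, and $(d-2)q^{s-1}$ for $s\ge1$. Hence $\delta_n(Y_i)\le q^{n-|i-m|}/\omega(n)\le q^{-|i-m|}$, while $\delta_n(Y_m)\le2$. In the sum $\delta_n(S(t))=\sum_i\delta_n(A_i)$ each term tends to $0$ as $n\to\infty$, and the terms are bounded, uniformly in $n$, by the summable sequence $2q^{-|i-m|}$. By dominated convergence for series, $\delta_n(S(t))\to0$.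
\end{proof}

\begin{lemma}\label{lem:tits}
If $N$ is normal in $H$ and $\gamma\in N$ translates $L$, then $K\subseteq N$.
\end{lemma}

\begin{proof}
Let $\gamma x_i=x_{i+\ell}$ with $\ell\ge1$; then $\gamma Y_i=Y_{i+\ell}$ and $\gamma$ normalizes $K$. Given $k\in K$, we solve the equation $k=\gamma t\gamma^{-1}t^{-1}$ for $t\in K$. This suffices, because $\gamma\cdot(t\gamma^{-1}t^{-1})\in N$. If $t\in K$ acts on $Y_i$ as $t_i\in K$ for each $i$, then on $Y_{i+\ell}$ the commutator acts as $\gamma t_i\gamma^{-1}t_{i+\ell}^{-1}$: the map $t^{-1}$ acts as $t_{i+\ell}^{-1}$ and preserves $Y_{i+\ell}$, then $\gamma^{-1}$ carries the point to $Y_i$, where $t$ acts as $t_i$. So it is enough to have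
\begin{equation}\label{eq:rec}
\gamma t_i\gamma^{-1}=k_{i+\ell}\,t_{i+\ell}\qquad(i\in\mathbb Z).
\end{equation}
This is a recursion in both directions. Put $t_i=1$ for $0\le i<\ell$, then $t_{i+\ell}=k_{i+\ell}^{-1}\gamma t_i\gamma^{-1}$ for $i=0,1,2,\dots$, and $t_i=\gamma^{-1}k_{i+\ell}t_{i+\ell}\gamma$ for $i=-1,-2,\dots$. Then \eqref{eq:rec} holds for all $i$. Conjugation by $\gamma$ maps the elements of $K$ that are trivial outside $Y_i$ onto those trivial outside $Y_{i+\ell}$, so by induction each $t_i$ lies in $K$ and is trivial outside $Y_i$. Let $t\in K$ be given by Lemma~\ref{lem:indep}. Then $\gamma t\gamma^{-1}t^{-1}$ acts on $Y_{i+\ell}$ as $k_{i+\ell}$, that is, as $k$, for every $i\in\mathbb Z$. Hence it equals $k$.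
\end{proof}

\begin{proposition}\label{prop:simple}
The group $H$ is abstractly simple.
\end{proposition}

\begin{proof}
Let $N$ be a nontrivial normal subgroup, and let $\gamma\in N$ translate a line $L$ (Lemma~\ref{lem:hyp}). Let $f=(x\to y)$ be any oriented edge. We first move $L$ into $T(f)$. Since $d\ge3$, a vertex $p\in L$ has a neighbor $p'\notin L$, and $L\subseteq T(p'\to p)$. If $p'$ has the type of $x$, Lemma~\ref{lem:gen} gives $h\in H$ mapping $p'\to p$ to $x\to y$. Otherwise $p'$ has the type of $y$; choose a neighbor $z\ne x$ of $y$ and $h\in H$ mapping $p'\to p$ to $y\to z$, and note that $T(y\to z)\subseteq T(f)$. In both cases $hL\subseteq T(f)$. The element $h\gamma h^{-1}\in N$ translates $hL$, so Lemma~\ref{lem:tits} gives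
\[
\mathrm{Fix}_H(T(f))\subseteq\mathrm{Fix}_H(hL)\subseteq N .
\]
This holds for every oriented edge, in particular for $f$ and $\bar f$. An element $g\in H_f$ preserves $T(f)$ and $T(\bar f)$ and fixes both ends of the only edge between them, so $g=g_{T(f)}\,g_{T(\bar f)}$ with $g_{T(f)}\in\mathrm{Fix}_H(T(\bar f))$ and $g_{T(\bar f)}\in\mathrm{Fix}_H(T(f))$. Thus $H_f\subseteq N$ for every edge, and $N=H$ by Lemma~\ref{lem:gen}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
That $H$ is a group was shown after Lemma~\ref{lem:quasi}. The remaining assertions are Propositions~\ref{prop:top}, \ref{prop:polish}, \ref{prop:nlc} and \ref{prop:simple} and Corollary~\ref{cor:coarse}.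
\end{proof}

\section{Dependence on the degree and the weight}\label{sec:weights}

We prove Theorem~\ref{thm:B}, taking the parts in the order (3), (4), (1), (2).

\begin{proof}[Proof of part (3)]
If \eqref{eq:Wprime} fails, then $\omega(n)/q^n\to\infty$, so $\delta_n(V)\le2q^n/\omega(n)\to0$. Every subset of $V$ is null, $G=\mathrm{Aut}(T)$, and $H$ consists of all type-preserving automorphisms. If $g\in G_m$ with $m\ge1$, then $S(g)\cap B_{m-1}=\emptyset$ and $\|S(g)\|\le\sup_{n\ge m}\delta_n(V)$, which tends to $0$ as $m\to\infty$. So each $U_\varepsilon$ contains some $G_m$. By Lemma~\ref{lem:rigid}(c), each $G_m$ contains some $U_\varepsilon$. Hence the topology is the permutation topology.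
\end{proof}

\begin{remark}\label{rem:full}
The weight $\omega(n)=q^{2n}$ satisfies \eqref{eq:W} and not \eqref{eq:Wprime}. Since Corollary~\ref{cor:coarse} and Proposition~\ref{prop:simple} use only \eqref{eq:W}, the locally compact group of type-preserving automorphisms of $T$ is simple and coarsely equivalent to $T$, as stated in the introduction.
\end{remark}

\begin{proof}[Proof of part (4)]
An open subgroup contains some $U_\varepsilon$, hence the subgroup generated by it, which contains $G_n=\mathrm{Fix}_H(B_n)$ when $n\ge1$ and $q^{-n}<\varepsilon$, by Lemma~\ref{lem:cut}. Suppose the open subgroups formed a neighborhood basis at $1$. Take $\varepsilon$, $I$ and $A_n$ as in Proposition~\ref{prop:nlc}. Then $U_{\varepsilon/4}$ would contain an open subgroup, hence some $G_m$. But for $n\in I$ with $n\ge m$ we have $h_{A_n}\in G_m$ and $\|S(h_{A_n})\|\ge\varepsilon/4$, a contradiction.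
\end{proof}

For part (1) we must recover the tree, and then the weight, from the topological group. The tree comes from the coarse structure: vertices correspond to maximal coarsely bounded subgroups, and adjacency can be read from indices.

\begin{lemma}\label{lem:tree}
\leavevmode
\begin{enumerate}
\item[(a)] $H_v$ is transitive on $S_n(v)$ for every $n$. Hence $[H_v:H_v\cap H_w]=d(d-1)^{k-1}$ if $\mathrm{dist}(v,w)=k\ge1$.
\item[(b)] The map $v\mapsto H_v$ is a bijection from $V$ onto the set of maximal coarsely bounded subgroups of $H$.
\end{enumerate}
\end{lemma}

\begin{proof}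
(a) The case $n=1$ is in Corollary~\ref{cor:trans}. Let $n\ge1$ and $y,y'\in S_{n+1}(v)$, with neighbors $w,w'\in S_n(v)$. By induction an element of $H_v$ maps $w$ to $w'$, so we may assume $w=w'$. Let $u$ be the neighbor of $w$ toward $v$. By Lemma~\ref{lem:swap}, an element of $H_w$ fixes $T(w\to u)$, which contains $v$, and maps $y$ to $y'$. The index in the statement is the size of the orbit $H_vw=S_k(v)$.

(b) By (a), $H_v$ fixes no vertex other than $v$, so $H_v\le H_w$ forces $v=w$. Each $H_v$ is coarsely bounded by Proposition~\ref{prop:cb}, since $H_vo$ lies on a sphere about $v$. It remains to show that a coarsely bounded subgroup $\Lambda$ fixes a vertex. The orbit $O=\Lambda o$ is finite and consists of vertices of one type, so its diameter is an even number $2r$. Let $x,y\in O$ be at distance $2r$, and let $c$ be the midpoint of the geodesic between them. Then $O\subseteq B_r(c)$. Indeed, if $z\in O$ had $\mathrm{dist}(c,z)>r$, then $r\geq1$ and the geodesic from $c$ to $z$ would start along an edge that does not lead to one of $x,y$, say $x$, giving $\mathrm{dist}(x,z)=r+\mathrm{dist}(c,z)>2r$. Also $c$ is the only vertex within distance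 $r$ of both $x$ and $y$. So $c$ is the unique vertex with $O\subseteq B_r(c)$, and $\Lambda$, which preserves $O$, fixes $c$.
\end{proof}

An isomorphism of trees obtained in this way need not respect the colorings, so singular sets are not visibly preserved. But if $g$ fixes $v$ and a neighbor of $v$, then $v\in S(g)$ if and only if $g$ moves some neighbor of $v$, and this condition involves only the action. This suggests the following definition. Let $p$ be a vertex and let $n_j\ge1$ be integers with $n_j\to\infty$. The sequence $(n_j)$ is \emph{free at $p$ in $H$} if there are $g_j\in H$ with $g_j\to1$ such that $g_j$ fixes $B_{n_j}(p)$ and moves some neighbor of every $v\in S_{n_j}(p)$.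

\begin{lemma}\label{lem:free}
\leavevmode
\begin{enumerate}
\item[(a)] If $\omega(n_j)/q^{n_j}\to\infty$, then $(n_j)$ is free at $o$ in $H$.
\item[(b)] If $(n_j)$ is free at some vertex $p$ in $H$, then $\omega(n_j)/q^{n_j}\to\infty$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Take $g_j=h_{S_{n_j}}$. By \eqref{eq:hA} it fixes $B_{n_j}\supseteq B_1$, moves a neighbor of each vertex of $S_{n_j}$, and has $\|S(g_j)\|=|S_{n_j}|/\omega(n_j)\le2q^{n_j}/\omega(n_j)\to0$.

(b) Let $r=\mathrm{dist}(o,p)$. For $v\in S_{n_j}(p)$ the permutation $\sigma(g_j,v)$ is nontrivial and fixes the color of the edge from $v$ toward $p$, so it is not in $F$. Thus $S_{n_j}(p)\subseteq S(g_j)$. The set $S_{n_j}(p)$ has at least $q^{n_j}$ elements and is covered by the at most $2r+1$ spheres $S_i$ with $|i-n_j|\le r$. For one such $i$ we have $|S(g_j)\cap S_i|\ge q^{n_j}/(2r+1)$, and $\omega(i)\le q^{2r}\omega(n_j)$. So $\|S(g_j)\|\ge q^{n_j}/(c_r\,\omega(n_j))$ with $c_r=(2r+1)q^{2r}$. Since $g_j\to1$, the left side tends to $0$.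
\end{proof}

\begin{proof}[Proof of part (1)]
Let $\Psi\colon H\to H'$ be an isomorphism of topological groups, where $H=H_{d,\omega}$ acts on $T$ and $H'=H_{d',\omega'}$ acts on $T'$. Coarse boundedness is defined from the topological group alone, so by Lemma~\ref{lem:tree}(b) there is a bijection $\psi$ of the vertex sets with $\Psi(H_v)=H'_{\psi(v)}$. From $H_{gv}=gH_vg^{-1}$ we get $H'_{\psi(gv)}=\Psi(g)H'_{\psi(v)}\Psi(g)^{-1}=H'_{\Psi(g)\psi(v)}$, so $\psi(gv)=\Psi(g)\psi(v)$. By Lemma~\ref{lem:tree}(a) and $d-1\ge2$, the minimum of $[H_v:H_v\cap H_w]$ over $w\ne v$ is $d$, attained exactly when $w$ is adjacent to $v$. The same holds in $H'$ with $d'$, and $\Psi$ preserves indices. So $d=d'$, and $\psi$ is an isomorphism of trees.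

Let $n_j\to\infty$; dropping finitely many terms, assume $n_j\ge1$. If $\omega(n_j)/q^{n_j}\to\infty$, then $(n_j)$ is free at $o$ in $H$, witnessed by elements $g_j$. Since $\Psi$ is continuous and $\psi$ is an equivariant isomorphism of trees, the elements $\Psi(g_j)$ show that $(n_j)$ is free at $\psi(o)$ in $H'$. By Lemma~\ref{lem:free}(b) for $H'$, $\omega'(n_j)/q^{n_j}\to\infty$. The converse follows by applying this to $\Psi^{-1}$.
\end{proof}

\begin{proof}[Proof of part (2)]
By part (1), the group remembers along which sequences $\omega(n)/q^n$ tends to infinity, so we use weights that are small near a prescribed set of levels and large far from it. For nonempty $M\subseteq\mathbb N$ put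
\[
\omega_M(n)=q^{\,n+\mathrm{dist}(n,M)},\qquad \mathrm{dist}(n,M)=\min_{m\in M}|n-m|.
\]
The function $n\mapsto\mathrm{dist}(n,M)$ is nonnegative and changes by at most $1$ from $n$ to $n+1$, so the exponent is at least $n$ and increases by $0$, $1$ or $2$ at each step. Thus \eqref{eq:W} holds; this family is the reason for the constant $q^2$ there. If $M$ is infinite, \eqref{eq:Wprime} holds because $\omega_M(n)=q^n$ for $n\in M$.

For infinite $X\subseteq\mathbb N$ let $M_X=\{2^k:k\in X\}$ and $H_X=H_{d,\omega_{M_X}}$. Suppose $X\setminus Y$ is infinite. For $k\in X\setminus Y$ we have $\mathrm{dist}(2^k,M_X)=0$, while $\mathrm{dist}(2^k,M_Y)\ge2^{k-1}$, since every other power of $2$ is at distance at least $2^{k-1}$ from $2^k$. Along the sequence $n=2^k$, $k\in X\setminus Y$, the ratio $\omega_{M_X}(n)/q^n$ equals $1$ and $\omega_{M_Y}(n)/q^n\to\infty$. By part (1), $H_X\not\cong H_Y$. Hence $H_X\cong H_Y$ implies that $X\mathbin{\triangle}Y$ is finite. There are $2^{\aleph_0}$ infinite subsets of $\mathbb N$, and only countably many differ from a given one by a finite set, so there are $2^{\aleph_0}$ classes modulo finite differences. One group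 $H_X$ from each class gives $2^{\aleph_0}$ pairwise non-isomorphic groups, and Theorem~\ref{thm:A} applies to each of them.
\end{proof}

\begin{thebibliography}{1}

\bibitem{Bourbaki} Bourbaki, \emph{General Topology}.

\end{thebibliography}
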